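\title{Interpolation and projective Beth definability are undecidable over minimal logic}

\begin{abstract}
We prove that no algorithm decides, given a formula $\xi$, whether the extension $J+\xi$ of Johansson's minimal logic has the Craig interpolation property, the restricted interpolation property, or the projective Beth property. The proof reduces membership in a finitely axiomatizable superintuitionistic logic $S$ to each of the three problems. We fix a logic $J+\beta$ with Craig interpolation and compute from a formula $\varphi$ an axiom $\Xi_\varphi$ such that $J+\Xi_\varphi=J+\beta$ if $\varphi\in S$, while $J+\Xi_\varphi$ has none of the three properties if $\varphi\notin S$. The problems remain undecidable among logics that have the weak interpolation property and whose negative and intuitionistic parts are $J+\bot$ and $\mathrm{Int}$.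
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{The problem}

Formulas are built from propositional variables and the constant $\bot$ by $\wedge$, $\vee$, $\to$; we write $\neg A$ for $A\to\bot$ and $A\leftrightarrow B$ for $(A\to B)\wedge(B\to A)$. Johansson's \emph{minimal logic} $J$ has the rule of modus ponens, the intuitionistic axioms for $\wedge,\vee,\to$, and no axiom for $\bot$. A \emph{J-logic} is a set of formulas that contains $J$ and is closed under modus ponens and substitution, and $L+Ax$ is the least J-logic containing $L\cup Ax$. We write $\Gamma\vdash_L C$ if $C$ can be derived from $L\cup\Gamma$ by modus ponens alone. The deduction theorem holds: $\Gamma,A\vdash_L B$ if and only if $\Gamma\vdash_L A\to B$. The notation $A(\mathbf p,\mathbf q)$ means that all variables of $A$ occur in the lists $\mathbf p,\mathbf q$.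

\begin{definition}\label{def:props}
Let $L$ be a J-logic. Below $\mathbf p,\mathbf q,\mathbf r$ are disjoint lists of variables and $x,y$ are variables not in them.
\begin{itemize}
\item $L$ has the \emph{Craig interpolation property} (CIP) if whenever $A(\mathbf p,\mathbf q)\to B(\mathbf p,\mathbf r)\in L$, there is a formula $C(\mathbf p)$ with $A\to C\in L$ and $C\to B\in L$.
\item $L$ has the \emph{restricted interpolation property} (IPR) if whenever $A(\mathbf p,\mathbf q),B(\mathbf p,\mathbf r)\vdash_L C(\mathbf p)$, there is $A'(\mathbf p)$ with $A\vdash_L A'$ and $A',B\vdash_L C$.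
\item $L$ has the \emph{projective Beth property} (PBP) if whenever $A(\mathbf p,\mathbf q,x),A(\mathbf p,\mathbf q',y)\vdash_L x\leftrightarrow y$, where $\mathbf q'$ is a list of fresh variables, there is $B(\mathbf p)$ with $A(\mathbf p,\mathbf q,x)\vdash_L x\leftrightarrow B(\mathbf p)$.
\item $L$ has the \emph{weak interpolation property} (WIP) if whenever $A(\mathbf p,\mathbf q),B(\mathbf p,\mathbf r)\vdash_L\bot$, there is $C(\mathbf p)$ with $A\vdash_L C$ and $B\vdash_L\neg C$.
\end{itemize}
A property is \emph{decidable over $J$} if some algorithm, given a finite set $Ax$ of axiom schemes, decides whether $J+Ax$ has the property.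
\end{definition}

Each property says that whatever one formula contributes to a deduction involving another can be expressed in the variables they share. CIP asks this of every implication. IPR asks it only when the conclusion is written in the shared variables, and WIP is the instance $C=\bot$ of IPR, because $A',B\vdash_L\bot$ is equivalent to $B\vdash_L\neg A'$. The hypothesis of PBP says that $A$ determines $x$ from $\mathbf p$, whatever the auxiliary variables $\mathbf q$ are; the conclusion says that $x$ then has an explicit definition in $\mathbf p$. CIP implies both IPR and PBP (Lemma~\ref{lem:implications}). The question of this paper is: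

\begin{quote}
\emph{For each of CIP, IPR and PBP, is it decidable over $J$?}
\end{quote}

Two families of J-logics fix the meaning of $\bot$ in opposite ways. The \emph{superintuitionistic} logics are the extensions of intuitionistic logic $\mathrm{Int}=J+(\bot\to p)$; there $\bot$ is the least truth value. The \emph{negative} logics are the extensions of $J+\bot$; there $\bot$ is the greatest. Every J-logic $L$ has an \emph{intuitionistic part} $L+(\bot\to p)$ and a \emph{negative part} $L+\bot$. It is known that only finitely many superintuitionistic logics and only finitely many negative logics have CIP, IPR or PBP, and that WIP is decidable over $J$. One would therefore guess that the three properties are governed by two finite lists, together with a manageable amount of information on how the two parts of $L$ are joined, and that they are decidable just as WIP is. The guess is wrong: the way in which the two parts are joined can encode an undecidable problem.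

\subsection*{Results}

\begin{theorem}\label{thm:main}
None of CIP, IPR, PBP is decidable over $J$. All three are undecidable even for logics $J+\xi$ with a single axiom $\xi$.
\end{theorem}

The only external result that we use is the following theorem of Shehtman \cite{Shehtman}; see also \cite[Ch.~16]{CZ}.

\begin{theorem}[Shehtman]\label{thm:shehtman}
There is a finitely axiomatizable superintuitionistic logic $S$ for which membership ``$\varphi\in S$?'' is undecidable.
\end{theorem}

Theorem~\ref{thm:main} follows from Theorem~\ref{thm:shehtman} and the next reduction, since an algorithm for any one of the three properties would decide $S$.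

\begin{theorem}\label{thm:reduction}
Let $S$ be a finitely axiomatizable superintuitionistic logic. From a formula $\varphi$ one can compute a formula $\Xi_\varphi$ such that for $L_\varphi:=J+\Xi_\varphi$:
\begin{itemize}
\item if $\varphi\in S$, then $L_\varphi$ has CIP, IPR and PBP;
\item if $\varphi\notin S$, then $L_\varphi$ has none of CIP, IPR, PBP.
\end{itemize}
\end{theorem}

The construction is organized around one fixed formula,
\[
\beta(p,q):=\bot\vee\bigl(\bot\to(p\to q)\vee(q\to p)\bigr).
\]
It belongs to $J+\bot$ through its first disjunct and to $\mathrm{Int}$ through its second, so neither the negative nor the intuitionistic part of a logic can detect it. This leads to a sharper form of Theorem~\ref{thm:main}. Consider the following conditions on $L=J+\xi$: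
\begin{equation}\label{eq:restr}
L\subseteq J+\beta,\qquad L+\bot=J+\bot,\qquad L+(\bot\to p)=\mathrm{Int},\qquad L\text{ has WIP}.
\end{equation}
For a property $\mathcal P$ of J-logics, the \emph{restricted problem for $\mathcal P$} is to decide, given $\xi$ satisfying \eqref{eq:restr}, whether $J+\xi$ has $\mathcal P$; nothing is required of an algorithm on other inputs. A set $S$ of formulas is \emph{many-one reducible} to this problem if there is a computable $f$ such that every $f(\varphi)$ satisfies \eqref{eq:restr}, and $J+f(\varphi)$ has $\mathcal P$ if and only if $\varphi\in S$.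

\begin{theorem}\label{thm:strong}
Let $\mathcal P$ be any property of J-logics such that CIP implies $\mathcal P$, and $\mathcal P$ implies (IPR or PBP). Then $\mathcal P$ is undecidable over $J$, even when the input is restricted to single axioms $\xi$ satisfying \eqref{eq:restr}. Moreover:
\begin{enumerate}
\item[(i)] Each finitely axiomatizable superintuitionistic logic is many-one reducible to the restricted problem for $\mathcal P$. So if some finitely axiomatizable superintuitionistic logic is $\Sigma^0_1$-complete, then these problems are $\Sigma^0_1$-hard.
\item[(ii)] CIP, IPR and PBP over $J$ are $\Pi^0_2$ properties of $Ax$.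
\item[(iii)] It is undecidable, given a formula $\xi\in J+\beta$, whether $J+\xi=J+\beta$, equivalently whether $\beta\in J+\xi$. So a fixed finitely axiomatizable logic with CIP can be unrecognizable over $J$.
\end{enumerate}
\end{theorem}

In (iii), a logic $L_0$ is \emph{unrecognizable over $J$} if no algorithm decides, given $\xi$, whether $J+\xi=L_0$. The J-logics with negative part $J+\bot$ and intuitionistic part $\mathrm{Int}$ are exactly those in the interval from $J$ to $(J+\bot)\cap\mathrm{Int}$, and both $J+\bot$ and $\mathrm{Int}$ have CIP (Remark~\ref{rem:ends}). Thus, while WIP is decidable over $J$, the properties CIP, IPR and PBP are undecidable even among logics of this single interval that are already known to have WIP.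

\subsection*{Plan of the proof}

Section~\ref{sec:disj} isolates a cheap way to destroy interpolation: a theorem $\gamma\vee\delta$ whose disjuncts share no variable and can each be refuted in a suitable way. Section~\ref{sec:cip} shows that $J+\beta$ has CIP. The axiom $\Xi_\varphi$ has $\beta$ as a disjunct, and its other disjuncts say what must happen when $\beta$ fails: a definable interval of the algebra validates $S$ and refutes $\varphi$. Sections~\ref{sec:names} and~\ref{sec:xi} show how to say this in a propositional formula. If $\varphi\in S$, the demand cannot be met, and $L_\varphi=J+\beta$. If $\varphi\notin S$, it can be met (Section~\ref{sec:model}), and the criterion of Section~\ref{sec:disj} applies. Section~\ref{sec:strong} proves Theorem~\ref{thm:strong}.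

\section{Algebras and frames}\label{sec:prelim}

A \emph{J-algebra} is a lattice $D$ with top element $1$, an operation $\to$ such that $x\wedge y\le z$ if and only if $x\le y\to z$, and an arbitrary distinguished element $\bot$. A \emph{Heyting algebra} is a J-algebra in which $\bot$ is the least element; these are exactly the J-algebras that validate $\mathrm{Int}$. A formula is \emph{valid} in $D$ if it takes the value $1$ under every valuation. The formulas valid in $D$ form a J-logic, so $D\models J+\xi$ if and only if $\xi$ is valid in $D$. If $D\models L$ and $\Gamma\vdash_L C$, then $C=1$ under every valuation that gives all members of $\Gamma$ the value $1$. Conversely, if $\chi\notin L$, then $\chi$ is refuted in the Lindenbaum algebra of $L$ (formulas modulo $L$-provable equivalence), which validates $L$. We often use the same letter for a variable or formula and for its value.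

A filter $\Phi$ of $D$ defines the congruence $x\equiv y\iff x\leftrightarrow y\in\Phi$. The quotient $D/\Phi$ validates every formula valid in $D$, and the class of $x$ is $1$ exactly when $x\in\Phi$.

\begin{lemma}\label{lem:second}
Let $L$ be a J-logic and $\chi\notin L$. There are a J-algebra $D\models L$ and a valuation in $D$ under which the value $d$ of $\chi$ is the largest element of $D\setminus\{1\}$. In such an algebra $1$ is join-prime: $x\vee y=1$ implies $x=1$ or $y=1$.
\end{lemma}

\begin{proof}
Take $D_0\models L$ and a valuation giving $\chi$ a value $d_0\ne1$. The filter $\{1\}$ omits $d_0$, so by Zorn's lemma there is a filter $\Phi$ maximal among those omitting $d_0$. If $x\notin\Phi$, the filter generated by $\Phi\cup\{x\}$ contains $d_0$, so $x\wedge f\le d_0$ for some $f\in\Phi$, whence $x\to d_0\in\Phi$. Thus in $D=D_0/\Phi$ the class $d$ of $d_0$ is not $1$ and lies above every class other than $1$. If $x,y\neq 1$ in $D$, then $x\vee y\le d<1$.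
\end{proof}

\paragraph{Intervals.} Let $\tau\in D$. The interval $[\tau,1]$ is closed under $\wedge$, $\vee$, and also under $\to$ because $y\le x\to y$. It is therefore a Heyting algebra with least element $\tau$. This is how intuitionistic logic will be simulated inside a J-algebra. For formulas $\chi(z_1,\dots,z_n)$, $\tau$, $E_1,\dots,E_n$, let $\chi[\tau;E_1,\dots,E_n]$ be obtained from $\chi$ by replacing simultaneously $\bot$ by $\tau$ and $z_j$ by $E_j\vee\tau$. By induction on $\chi$, the value of $\chi[\tau;E_1,\dots,E_n]$ in $D$ is the value of $\chi$ at the elements $E_j\vee\tau$ of the Heyting algebra $[\tau,1]$.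

\paragraph{Frames.} A \emph{frame} is a poset $(W,\le)$ with an upset $Q\subseteq W$. Points of $Q$ are \emph{abnormal}, the others are \emph{normal}. We say that $w$ \emph{sees} $w'$ if $w\le w'$, and put ${\uparrow}w=\{w':w\le w'\}$. The upsets of $W$ form a J-algebra $\mathrm{Up}(W)$ with $\cap$, $\cup$, $\bot=Q$ and $U\to U'=\{w:{\uparrow}w\cap U\subseteq U'\}$; the frame \emph{validates} a formula if $\mathrm{Up}(W)$ does. Under a valuation in $\mathrm{Up}(W)$, or in a subalgebra of it, we write $w\Vdash A$ ($w$ \emph{forces} $A$) if $w$ lies in the value of $A$. Thus $w\Vdash\bot$ iff $w$ is abnormal, and $w\Vdash A\to B$ iff every point seen by $w$ that forces $A$ forces $B$. In particular,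
\begin{equation}\label{eq:neg}
w\nVdash\neg A\iff w\text{ sees a normal point that forces }A .
\end{equation}
If the frame validates $L$ and $\Gamma\vdash_L C$, every point that forces $\Gamma$ forces $C$.

\begin{lemma}\label{lem:implications}
CIP implies IPR and PBP.
\end{lemma}

\begin{proof}
If $A(\mathbf p,\mathbf q),B(\mathbf p,\mathbf r)\vdash_L C(\mathbf p)$, then $A\to(B\to C)\in L$, and an interpolant $A'(\mathbf p)$ of this implication satisfies $A\vdash_L A'$ and $A',B\vdash_L C$. If $A(\mathbf p,\mathbf q,x),A(\mathbf p,\mathbf q',y)\vdash_L x\leftrightarrow y$, then $A(\mathbf p,\mathbf q,x)\wedge x\to(A(\mathbf p,\mathbf q',y)\to y)\in L$. Let $B(\mathbf p)$ be an interpolant. From $A(\mathbf p,\mathbf q,x)\wedge x\to B\in L$ we get $A(\mathbf p,\mathbf q,x)\vdash_L x\to B$. Substituting $\mathbf q,x$ for $\mathbf q',y$ in $B\to(A(\mathbf p,\mathbf q',y)\to y)$ gives $A(\mathbf p,\mathbf q,x)\vdash_L B\to x$.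
\end{proof}

\section{A disjunction that destroys interpolation}\label{sec:disj}

Suppose $\gamma(\mathbf q)\vee\delta(\mathbf r)\in L$, where $\mathbf q$ and $\mathbf r$ are disjoint, and let $p$ be a new variable. Then $\gamma\to p$ and $\delta\to p$ together derive $p$. IPR requires that the contribution of $\gamma\to p$ be expressed by a formula in $p$ alone. To exclude this we want two algebras that cannot be told apart by formulas in $p$, one making $\gamma\to p$ true and the other making $\delta\to p$ true, with $p\ne1$.

Call an element $c$ of a J-algebra a \emph{middle element} if $\bot<c<1$ and $c\to\bot=\bot$. Then $\{\bot,c,1\}$ is a subalgebra: it is a chain, $x\to y=1$ for $x\le y$, $1\to y=y$, and $c\to\bot=\bot$. All operations are thereby determined, so if $c$ and $d$ are middle elements of $\mathfrak A$ and $\mathfrak B$, then for every formula $E(p)$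
\begin{equation}\label{eq:middle}
E(c)=1\text{ in }\mathfrak A\iff E(d)=1\text{ in }\mathfrak B .
\end{equation}
By \eqref{eq:neg}, an upset $c$ with $Q\subsetneq c\subsetneq W$ is a middle element exactly when every normal point sees a normal point of $c$.

\begin{proposition}\label{prop:disj}
Let $L$ be a J-logic and $\gamma(\mathbf q)\vee\delta(\mathbf r)\in L$ with $\mathbf q,\mathbf r$ disjoint. Suppose there are J-algebras $\mathfrak A,\mathfrak B\models L$ with middle elements $c\in\mathfrak A$, $d\in\mathfrak B$ and values $\mathbf q^*$ in $\mathfrak A$, $\mathbf r^*$ in $\mathfrak B$ such that $\gamma(\mathbf q^*)\le c$ and $\delta(\mathbf r^*)\le d$. Then $L$ has none of CIP, IPR, PBP.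
\end{proposition}

\begin{proof}
\emph{IPR fails.} We have $\gamma\to p,\ \delta\to p\vdash_L p$. Suppose $\gamma\to p\vdash_L A'(p)$ and $A'(p),\delta\to p\vdash_L p$. In $\mathfrak A$ with $\mathbf q=\mathbf q^*$, $p=c$ we have $\gamma\to p=1$, so $A'(c)=1$. By \eqref{eq:middle}, $A'(d)=1$ in $\mathfrak B$. There $\delta\to p=1$ for $\mathbf r=\mathbf r^*$, $p=d$, and therefore $d=1$, a contradiction. By Lemma~\ref{lem:implications}, CIP fails too.

\emph{PBP fails.} Take $\mathbf q,\mathbf r$ as auxiliary variables and put
\[
A(p,\mathbf q,\mathbf r,x)=\bigl((\gamma(\mathbf q)\to p)\wedge x\bigr)\vee\bigl((\delta(\mathbf r)\to p)\wedge(x\leftrightarrow p)\bigr).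
\]
We show $A(p,\mathbf q,\mathbf r,x),A(p,\mathbf q',\mathbf r',y)\vdash_L x\leftrightarrow y$ by cases on the disjuncts. The first disjuncts of both hypotheses give $x$ and $y$. The second disjuncts give $x\leftrightarrow p$ and $y\leftrightarrow p$. The first disjunct for $x$ and the second for $y$ give $\gamma(\mathbf q)\to p$, $x$, $\delta(\mathbf r')\to p$ and $y\leftrightarrow p$; since $\mathbf q$ and $\mathbf r$ are disjoint, $\gamma(\mathbf q)\vee\delta(\mathbf r')$ is a substitution instance of $\gamma\vee\delta$, so we obtain $p$, then $y$, and we already have $x$. The fourth case is the third with the roles of the two hypotheses exchanged. In each case $x\leftrightarrow y$ follows.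

Suppose $A(p,\mathbf q,\mathbf r,x)\vdash_L x\leftrightarrow E(p)$. In $\mathfrak A$ with $p=c$, $\mathbf q=\mathbf q^*$, $x=1$ the first disjunct of $A$ equals $1$, so $E(c)=1$. In $\mathfrak B$ with $p=x=d$, $\mathbf r=\mathbf r^*$ the second disjunct equals $1$, so $E(d)=d\ne1$. This contradicts \eqref{eq:middle}.
\end{proof}

\begin{example}\label{ex:toy}
Let $L_0=J+\bigl(\beta(p,q)\vee\neg u\vee\neg\neg u\bigr)$. For $\mathfrak A$ take the upsets of the frame with normal points $\rho<n$ and abnormal points $a_0,a_1,a_2$, where $\rho<a_0<a_1,a_2$. It validates $\neg u\vee\neg\neg u$: if $n\in u$, then $\neg u=Q$ and $\neg\neg u=W$; if $n\notin u$, then $u\subseteq Q$ and $\neg u=W$. For $p=\{a_1\}$, $q=\{a_2\}$ both $p\to q$ and $q\to p$ fail at $a_0$, so $\beta$ fails at $\rho$; it holds at $n$, which sees no abnormal point. Hence $\beta(p,q)=W\setminus\{\rho\}$, a middle element because $\rho$ sees $n$. For $\mathfrak B$ take the upsets of the frame $b<n_0,n_1$ with $Q=\varnothing$. This is a Heyting algebra, so it validates $\beta$. For $u=\{n_0\}$ we get $\neg u=\{n_1\}$, $\neg\neg u=\{n_0\}$, and $\neg u\vee\neg\neg u=\{n_0,n_1\}$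 is a middle element. By Proposition~\ref{prop:disj}, $L_0$ has none of CIP, IPR, PBP, whereas its extension $J+\beta$ will be shown to have all three.
\end{example}

Example~\ref{ex:toy} is the whole dichotomy in miniature: $L_\varphi$ will equal $J+\beta$ when $\varphi\in S$ and will behave like $L_0$ when $\varphi\notin S$. The frame that replaces the five-point frame has four maximal normal points instead of one, so $\neg u\vee\neg\neg u$ must be replaced by a formula that tolerates four of them but not five:
\[
\kappa(u_0,\dots,u_4):=\bigvee_{i=0}^4\neg\Bigl(u_i\wedge\bigwedge_{j<i}\neg u_j\Bigr).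
\]

\begin{lemma}\label{lem:kappa}
Let $M$ be a set of at most four normal points of a frame such that every normal point sees a point of $M$. Then the frame validates $\kappa$.
\end{lemma}

\begin{proof}
Suppose $w\nVdash\kappa(\mathbf u)$. By \eqref{eq:neg}, for each $i\le4$ some normal point forces $u_i\wedge\bigwedge_{j<i}\neg u_j$, and then so does some $n_i\in M$ above it. For $j<i$ we have $n_j\Vdash u_j$, while $n_i\nVdash u_j$ because $n_i$ is normal and forces $\neg u_j$. So $n_0,\dots,n_4$ are five distinct points of $M$.
\end{proof}

\begin{corollary}\label{cor:kill}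
Let $L$ be a J-logic with $L\subseteq J+\beta$ and $\beta(q_1,q_2)\vee\kappa(r_0,\dots,r_4)\in L$. If $\beta(p^*,q^*)$ is a middle element for some $p^*,q^*$ in some J-algebra $\mathfrak A\models L$, then $L$ has none of CIP, IPR, PBP.
\end{corollary}

\begin{proof}
Let $\mathfrak B$ be the algebra of upsets of the frame $b<n_0,\dots,n_4$ with $Q=\varnothing$. It is a Heyting algebra, so it validates $\beta$ and hence $L$. The upset $d=\{n_0,\dots,n_4\}$ is a middle element. For $r_i^*=\{n_i\}$ the point $n_i$ forces $r_i\wedge\bigwedge_{j<i}\neg r_j$, so every disjunct of $\kappa$ fails at $b$, and $\kappa(\mathbf r^*)\le d$. Apply Proposition~\ref{prop:disj}.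
\end{proof}

\section{The logic $J+\beta$ has Craig interpolation}\label{sec:cip}

The formula $\beta$ asks nothing of an abnormal point. Of a normal point it asks that the abnormal points above it force $(p\to q)\vee(q\to p)$.

\begin{lemma}\label{lem:betaframe}
A frame validates $\beta$ if ${\uparrow}y$ is a chain for every abnormal point $y$ that lies above some normal point.
\end{lemma}

\begin{proof}
Abnormal points force $\bot$. Let $w$ be normal and $y\ge w$ abnormal. The traces of two upsets $p,q$ on the chain ${\uparrow}y$ are comparable under inclusion, so $y\Vdash(p\to q)\vee(q\to p)$. Hence $w$ forces the second disjunct of $\beta$.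
\end{proof}

To refute an implication $A(\mathbf p,\mathbf q)\to B(\mathbf p,\mathbf r)$ without interpolant, one takes a prime theory containing $A$ and a prime theory omitting $B$ that agree on formulas in $\mathbf p$, and builds a model whose points are pairs of theories. The difficulty is that the componentwise order does not preserve chains: if $u\subsetneq u'$ and $w\subsetneq w'$ all agree on formulas in $\mathbf p$, then $(u',w)$ and $(u,w')$ are incomparable points above $(u,w)$. The remedy is to keep, above an abnormal pair, only a ``staircase'' of pairs that first runs through $u,u'$ and then through $w,w'$, namely $(u,w),(u',w),(u',w')$.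

\subsection*{Prime theories}

Fix a J-logic $L$ and disjoint lists $\mathbf p,\mathbf q,\mathbf r$. Let $Fm_0,Fm_1,Fm_2$ be the sets of formulas in the variables $\mathbf p$; $\mathbf p,\mathbf q$; and $\mathbf p,\mathbf r$. A \emph{theory} in $Fm_i$ is a set $x\subseteq Fm_i$ containing every $C\in Fm_i$ with $x\vdash_LC$. It is \emph{prime} if $C\vee D\in x$ implies $C\in x$ or $D\in x$. The improper theory $Fm_i$ is allowed; in minimal logic it plays no special role. Let $P_i$ be the set of prime theories in $Fm_i$, ordered by inclusion. A theory is \emph{abnormal} if it contains $\bot$, and \emph{normal} otherwise. The \emph{trace} $x\cap Fm_0$ of $x\in P_i$ belongs to $P_0$. A pair $(y_1,y_2)\in P_1\times P_2$ is \emph{matched} if $y_1$ and $y_2$ have the same trace; since $\bot\in Fm_0$, both components are then normal or both are abnormal. Pairs are ordered componentwise.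

\begin{lemma}\label{lem:ext}
\begin{enumerate}
\item[(a)] A theory in $Fm_i$ disjoint from a $\vee$-closed set $\Delta\subseteq Fm_i$ extends to a prime theory disjoint from $\Delta$. In particular, a theory omitting $D$ extends to a prime theory omitting $D$.
\item[(b)] If $x\in P_i$ and $C\to D\in Fm_i\setminus x$, there is $y\supseteq x$ in $P_i$ with $C\in y$, $D\notin y$.
\item[(c)] If $i\in\{1,2\}$, $x$ is a theory in $Fm_i$, $y_0\in P_0$ and $x\cap Fm_0\subseteq y_0$, there is $y\supseteq x$ in $P_i$ with trace $y_0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By Zorn's lemma take an extension $y$ maximal among theories disjoint from $\Delta$. If $C\vee D\in y$ and $C,D\notin y$, then $y,C\vdash_L\delta$ and $y,D\vdash_L\delta'$ with $\delta,\delta'\in\Delta$, so $\delta\vee\delta'\in y\cap\Delta$. For the second claim take $\Delta=\{\delta\in Fm_i:\delta\vdash_LD\}$.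

(b) By the deduction theorem, the theory generated by $x\cup\{C\}$ omits $D$; apply (a).

(c) Suppose $x\cup y_0\vdash_LC$ with $C\in Fm_0$. Then $x,D\vdash_LC$ for a conjunction $D\in y_0$, so $D\to C\in x\cap Fm_0\subseteq y_0$ and $C\in y_0$. Thus the theory generated by $x\cup y_0$ is disjoint from $Fm_0\setminus y_0$, which is $\vee$-closed because $y_0$ is prime; apply (a).
\end{proof}

A \emph{staircase} is a chain $K$ of matched pairs with the \emph{back-and-forth property}: if $(u_1,u_2)\in K$, $i\in\{1,2\}$ and $w\supseteq u_i$ in $P_i$, then some element of $K$ above $(u_1,u_2)$ has $i$-th component $w$.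

\begin{lemma}\label{lem:stair}
Let $(y_1,y_2)$ be a matched pair such that ${\uparrow}y_1\subseteq P_1$ and ${\uparrow}y_2\subseteq P_2$ are chains. Then there is a staircase $K\subseteq{\uparrow}y_1\times{\uparrow}y_2$ with $(y_1,y_2)\in K$.
\end{lemma}

\begin{proof}
Let $y_0$ be the common trace. For $z\supseteq y_0$ in $P_0$ let $R_i(z)$ be the set of theories in ${\uparrow}y_i$ with trace $z$. It is a chain, nonempty by Lemma~\ref{lem:ext}(c). The union of a nonempty chain of prime theories is a prime theory. So is the intersection: if $C\vee D$ lies in it, $C\notin u$ and $D\notin u'$ for members $u,u'$ of the chain, then the smaller of $u,u'$ contains $C\vee D$ but neither $C$ nor $D$. The union and the intersection of $R_i(z)$ contain $y_i$ and have trace $z$, so $R_i(z)$ has a least element $\min R_i(z)$ and a greatest element $\max R_i(z)$. Put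
\[
K_z=\bigl(R_1(z)\times\{\min R_2(z)\}\bigr)\cup\bigl(\{\max R_1(z)\}\times R_2(z)\bigr),\qquad K=\bigcup_{z\supseteq y_0}K_z .
\]
All pairs in $K$ are matched, and $(y_1,y_2)\in K_{y_0}$ because $\min R_2(y_0)=y_2$.

\emph{$K$ is a chain.} Each $K_z$ is a chain, since every pair of the first kind lies below $(\max R_1(z),\min R_2(z))$ and every pair of the second kind lies above it. The set ${\uparrow}y_0$ is a chain, being the image of the chain ${\uparrow}y_1$ under the monotone map $u\mapsto u\cap Fm_0$. If $z\subsetneq z'$, $u\in R_i(z)$ and $u'\in R_i(z')$, then $u,u'$ are comparable and $u'\subseteq u$ would give $z'\subseteq z$; so $u\subsetneq u'$. Hence all of $K_z$ lies below all of $K_{z'}$.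

\emph{Back-and-forth.} Let $(u_1,u_2)\in K_z$ and $w\supsetneq u_i$, with trace $z'\supseteq z$. If $z'\ne z$, use $(w,\min R_2(z'))$ for $i=1$ and $(\max R_1(z'),w)$ for $i=2$; these lie in $K_{z'}$, above all of $K_z$. If $z'=z$ and $i=2$, use $(\max R_1(z),w)$. If $z'=z$ and $i=1$, then $u_1\ne\max R_1(z)$, so $u_2=\min R_2(z)$; use $(w,\min R_2(z))$.
\end{proof}

The next lemma glues two theories into one model. We state it for an arbitrary $L$ because it will be used again, for a logic that need not contain $\beta$, in Section~\ref{sec:strong}.

\begin{lemma}\label{lem:glue}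
Let $L$ be a J-logic and $(x_1,x_2)$ a matched pair such that $\beta(C,D)\in x_i$ for all $C,D\in Fm_i$ and $i=1,2$. Then there are a frame $G$ validating $\beta$, a valuation and a point $g^*\in G$ such that $g^*\Vdash C\iff C\in x_i$ for all $C\in Fm_i$, $i=1,2$.
\end{lemma}

\begin{proof}
Each point $g$ of $G$ will have components $g_1\in P_1$, $g_2\in P_2$ forming a matched pair.

\emph{Case 1: $x_1,x_2$ are abnormal.} Let $G$ be the set of matched pairs of abnormal theories, all points being abnormal. It validates $\bot$, hence $\beta$.

\emph{Case 2: $x_1,x_2$ are normal.} The normal points of $G$ are the matched pairs of normal theories above $(x_1,x_2)$. The abnormal points are the pairs $(K,k)$, where $K$ is a staircase consisting of pairs of abnormal theories and $k\in K$; the components of $(K,k)$ are those of $k$. Normal points are ordered componentwise; $(K,k)\le(K',k')$ iff $K=K'$ and $k\le k'$; a normal point $g$ lies below $(K,k)$ iff $g\le k$ componentwise; no abnormal point lies below a normal one. This is a partial order, the abnormal points form an upset, and the points above $(K,k)$ form a chain. By Lemma~\ref{lem:betaframe},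 $G$ validates $\beta$.

In both cases $g^*=(x_1,x_2)$ is a point, $g\le g'$ implies $g_i\subseteq g'_i$, and $g$ is abnormal iff $\bot\in g_i$. We claim:
\begin{equation}\label{eq:lift}
\text{if }g\in G,\ i\in\{1,2\},\ w_i\supseteq g_i\text{ in }P_i,\text{ then some }g'\ge g\text{ has }g'_i=w_i .
\end{equation}
If $g=(K,k)$ in Case 2, this is the back-and-forth property. Otherwise $g=(g_1,g_2)$. Let $j$ be the index other than $i$. The trace of $g_j$ is contained in the trace of $w_i$, so Lemma~\ref{lem:ext}(c) gives $w_j\supseteq g_j$ such that $(w_1,w_2)$ is matched. In Case 1, and in Case 2 when $w_i$ is normal, $g'=(w_1,w_2)$ is a point of $G$. It remains to treat Case 2 with $w_1,w_2$ abnormal; here the hypothesis on $\beta$ is used. Let $n\in\{1,2\}$ and $C,D\in Fm_n$. Since $x_n$ is prime, contains $\beta(C,D)$ and omits $\bot$, it contains $\bot\to(C\to D)\vee(D\to C)$. Since $w_n\supseteq x_n$ is prime and abnormal, it contains $C\to D$ or $D\to C$. Therefore ${\uparrow}w_n$ is a chain: theories $u,u'\supseteq w_n$ with $C\in u\setminus u'$ and $D\in u'\setminus u$ cannot exist, as $C\to D\in w_n$ would give $D\in u$ and $D\to C\in w_n$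 would give $C\in u'$. Lemma~\ref{lem:stair} gives a staircase $K\ni(w_1,w_2)$ whose theories extend $w_1$ or $w_2$ and so are abnormal. Take $g'=(K,(w_1,w_2))$. This proves \eqref{eq:lift}.

Let a variable of $\mathbf p,\mathbf q$ be true at $g$ iff it belongs to $g_1$, and a variable of $\mathbf r$ iff it belongs to $g_2$. We show $g\Vdash C\iff C\in g_i$ for all $g\in G$ and $C\in Fm_i$ by induction on $C$. For variables of $\mathbf p$ use that $(g_1,g_2)$ is matched; $\bot$ was treated above; $\wedge$ and $\vee$ hold because $g_i$ is a prime theory. If $C\to D\in g_i$, $g'\ge g$ and $g'\Vdash C$, then $C$ and $C\to D$ lie in $g'_i$, so $D\in g'_i$ and $g'\Vdash D$. If $C\to D\notin g_i$, Lemma~\ref{lem:ext}(b) gives $w_i\supseteq g_i$ with $C\in w_i$, $D\notin w_i$, and the point $g'$ of \eqref{eq:lift} forces $C$ but not $D$.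
\end{proof}

The two cases cannot be merged: an abnormal theory with no normal theory below it need not have a chain of extensions, and $\beta$ does not ask for one.

\begin{proposition}\label{prop:cip}
The logic $J+\beta$ has CIP, and hence IPR and PBP.
\end{proposition}

\begin{proof}
Let $L=J+\beta$ and suppose $A(\mathbf p,\mathbf q)\to B(\mathbf p,\mathbf r)$ has no interpolant in $L$. Let $x$ be the theory in $Fm_1$ generated by $A$, and $\Gamma=x\cap Fm_0$. Then $\Gamma\nvdash_LB$, for otherwise a conjunction of members of $\Gamma$ would be an interpolant. By Lemma~\ref{lem:ext}(a) there is $x_2\in P_2$ with $\Gamma\subseteq x_2$, $B\notin x_2$. By Lemma~\ref{lem:ext}(c) there is $x_1\supseteq x$ in $P_1$ with the same trace as $x_2$. All $\beta(C,D)$ are theorems of $L$, so Lemma~\ref{lem:glue} gives a frame validating $L$ and a point forcing $A$ but not $B$. Thus $A\to B\notin L$.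
\end{proof}

\begin{remark}\label{rem:ends}
The same proof shows that $J+\bot$ and $\mathrm{Int}$ have CIP; both contain $\beta$. For $L=J+\bot$ all theories are abnormal, and the frame of Case 1 validates $\bot$. For $L=\mathrm{Int}$ abnormal theories are improper, so $x_2$ is normal and we are in Case 2. The abnormal points force $\bot$ and all variables of $\mathbf p,\mathbf q,\mathbf r$, hence all formulas in them. Deleting these points does not change truth at normal points and leaves a frame with $Q=\varnothing$, which validates $\mathrm{Int}$.
\end{remark}

\section{Naming points with two variables}\label{sec:names}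

Write $S=\mathrm{Int}+\psi(z_1,\dots,z_m)$; finitely many axioms can be merged into one conjunction. Let $\varphi=\varphi(v_1,\dots,v_k)$. We want an axiom which says, in an algebra with join-prime top:
\begin{quote}
if $\beta(p,q)\ne1$, then there are elements $\tau,h_1,\dots,h_k$ such that the Heyting algebra $[\tau,1]$ validates $\psi$ and $\varphi[\tau;h_1,\dots,h_k]\le\beta(p,q)$.
\end{quote}
For $\varphi\in S$ the conclusion gives $1\le\beta(p,q)$, so the axiom amounts to $\beta$. The validity of $\psi$ is a universal statement, and free variables express it. The difficulty is the existential quantifier. Variables of an axiom are universally quantified: for $\varphi=v\vee\neg v$, substituting $\bot\to\bot$ for $v$ in $\varphi[\tau;v]\to\beta$ makes the premise provable and yields $\beta$, whether or not $\varphi\in S$. The witnesses $\tau,h_1,\dots,h_k$ must therefore be formulas in $p$ and $q$. But a failure of $\beta$ tells us little about $p$ and $q$; in Example~\ref{ex:toy} it says that they separate the two abnormal points $a_1,a_2$. From this we have to define arbitrarily many elements. We do so with a finite tower of points,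 each level of which is named by means of the previous one.

\subsection*{The tower and the formulas $e_t$}

Let $\Lambda_0=\{m_{11},m_{10},m_{01},m_{00}\}$ consist of four symbols, and let $\Lambda_{j+1}$ be the set of two-element subsets of $\Lambda_j$. Elements of $\Lambda_j$ have \emph{level} $j$. Since $\binom n2>n$ for $n\ge4$, the sizes $4,6,15,105,\dots$ increase strictly; starting from three symbols they would not grow. For $\ell\ge1$ put $T=\Lambda_0\cup\dots\cup\Lambda_\ell$ and $Q=\{a_0,a_1,a_2\}$, and order $T\cup Q$ by the reflexive-transitive closure of
\begin{equation}\label{eq:tower}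
\{t',t''\}<t',t'';\qquad m_{10}<a_2;\qquad m_{01}<a_1;\qquad m_{00}<a_1,a_2;\qquad a_0<a_1,a_2 .
\end{equation}
Define formulas in $p,q$:
\begin{gather*}
\alpha_1=\bot\vee(\bot\to(p\to q)),\qquad\alpha_2=\bot\vee(\bot\to(q\to p)),\\
e_{m_{11}}=\neg(\alpha_1\wedge\alpha_2),\qquad e_{m_{10}}=\neg(\alpha_1\wedge\neg\alpha_2),\\
e_{m_{01}}=\neg(\neg\alpha_1\wedge\alpha_2),\qquad e_{m_{00}}=\neg(\neg\alpha_1\wedge\neg\alpha_2),\\
e_t=\Bigl(\bigwedge_{u\in\Lambda_j\setminus t}e_u\Bigr)\to(e_{t'}\vee e_{t''})\qquad\text{for }t=\{t',t''\}\in\Lambda_{j+1}.
\end{gather*}
The intended meaning of $\alpha_i$ is ``I do not see $a_i$'', and that of $e_t$ is ``I do not see $t$''. The subscript of $m_{ij}$ records the intended truth values of $\alpha_1,\alpha_2$ at that point.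

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=1.25,yscale=1.05,every node/.style={inner sep=2pt}]
\node (r) at (3,0) {$\rho$};
\node (x) at (1.6,1) {$x$};
\node (s1) at (0.75,2) {$s_1$};
\node (t1) at (2.25,2) {$t_1$};
\node (s2) at (3.75,2) {$s_2$};
\node (m11) at (0,3) {$m_{11}$};
\node (m10) at (1.5,3) {$m_{10}$};
\node (m01) at (3,3) {$m_{01}$};
\node (m00) at (4.5,3) {$m_{00}$};
\node[draw] (a0) at (6,3) {$a_0$};
\node[draw] (a2) at (2.5,4.4) {$a_2$};
\node[draw] (a1) at (5,4.4) {$a_1$};
\draw (r)--(x) (r)--(t1) (r)--(a0) (x)--(s1) (x)--(s2)
 (s1)--(m11) (s1)--(m10) (t1)--(m10) (t1)--(m01) (s2)--(m01) (s2)--(m00)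
 (m10)--(a2) (m01)--(a1) (m00)--(a1) (m00)--(a2) (a0)--(a1) (a0)--(a2);
\end{tikzpicture}
\caption{A frame in which a failure of $\beta$ encodes a failure of $v\vee\neg v$. The order increases upward and abnormal points are boxed. The chain $\rho<x$ refutes $v\vee\neg v$ for $v=\{x\}$; this value is recorded by letting $\rho$, but not $x$, see $t_1$. Both $\rho$ and $x$ see $s_1$ and $s_2$. Only $\rho$ sees $a_0$, so $\beta$ can fail only at $\rho$.}
\label{fig:frame}
\end{figure}

\begin{example}\label{ex:lem}
Let $S=\mathrm{Int}$ and $\varphi=v\vee\neg v$. Take the frame $W$ of Figure~\ref{fig:frame}, where $s_1=\{m_{11},m_{10}\}$, $s_2=\{m_{01},m_{00}\}$, $t_1=\{m_{10},m_{01}\}$, and let $p=\{a_1\}$, $q=\{a_2\}$. On $Q$ the formula $p\to q$ fails at $a_0,a_1$ and $q\to p$ fails at $a_0,a_2$. So the normal points forcing $\alpha_1$ are $m_{11},m_{10},s_1$, and those forcing $\alpha_2$ are $m_{11},m_{01}$. By \eqref{eq:neg}, the normal points forcing $\neg\alpha_1$ are $m_{01},m_{00},s_2$, and those forcing $\neg\alpha_2$ are $m_{10},m_{00}$. Each of the four conjunctions is thus forced by exactly one normal point, and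
\[
\begin{array}{c|cccc}
\text{formula} & e_{m_{11}} & e_{m_{10}} & e_{m_{01}} & e_{m_{00}}\\ \hline
\text{fails at} & m_{11},s_1,x,\rho & m_{10},s_1,t_1,x,\rho & m_{01},t_1,s_2,x,\rho & m_{00},s_2,x,\rho
\end{array}
\]
The conclusion of $e_{t_1}=e_{m_{11}}\wedge e_{m_{00}}\to e_{m_{10}}\vee e_{m_{01}}$ fails at $t_1,x,\rho$, and among these only $t_1$ forces the premise; so $e_{t_1}$ fails at $t_1,\rho$. The same reading of the table shows that $e_{s_1}$ fails at $s_1,x,\rho$ and $e_{s_2}$ at $s_2,x,\rho$. Put $\tau=e_{s_1}\vee e_{s_2}$. It fails exactly at $x,\rho$, so $[\tau,1]$ is the three-element chain $\tau<W\setminus\{\rho\}<W$. The element $h=e_{t_1}\vee\tau$ is $W\setminus\{\rho\}$, and $h\to\tau=\tau$. Hence $\varphi[\tau;e_{t_1}]=h\vee\tau=W\setminus\{\rho\}$, which is also the value of $\beta(p,q)$. The witnesses $\tau$ and $h$ have been defined from $p$ and $q$.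
\end{example}

The example shows why two points $s_1,s_2$ are needed: $e_{s_1}$ fails at $s_1$ itself, whereas $e_{s_1}\vee e_{s_2}$ fails only at the points below the tower. These two points also keep the points below the tower from being mistaken for points of the tower, which is the content of the next definition. An \emph{$\ell$-frame} ($\ell\ge1$) is a frame $W=X\cup T\cup Q$ (disjoint union) with abnormal points $Q$, in which $T\cup Q$ is an upset ordered by \eqref{eq:tower} and every point of $X$ sees at least two points of $\Lambda_\ell$.

\begin{lemma}\label{lem:count}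
In an $\ell$-frame:
\begin{enumerate}
\item[(a)] a point of level $j$ sees only itself in $\Lambda_j$ and no point of higher level; a point $\{t',t''\}$ of level $j+1$ sees exactly $t',t''$ in $\Lambda_j$;
\item[(b)] for $j<\ell$, points of $X$ and points of level $\ge j+2$ see at least three points of $\Lambda_j$;
\item[(c)] every normal point sees a point of $\Lambda_0$, and a point of $\Lambda_0$ sees no normal point but itself;
\item[(d)] every point of $X$ sees $a_1$ and $a_2$.
\end{enumerate}
\end{lemma}

\begin{proof}
Each relation in \eqref{eq:tower} lowers the level by one or leads into $Q$; this gives (a) and (c). A point that sees two points of $\Lambda_{j+1}$ sees all elements of the union of two distinct two-element sets, that is, at least three points of $\Lambda_j$. A point of $X$ sees two points of $\Lambda_\ell$, and a point of level $n\ge 1$ sees two points of $\Lambda_{n-1}$; descending level by level gives (b). For (d), a point of $X$ sees three points of $\Lambda_0$ by (b), as $\ell\ge1$. Among them is one of $m_{01},m_{00}$, which see $a_1$, and one of $m_{10},m_{00}$, which see $a_2$.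
\end{proof}

\begin{lemma}\label{lem:names}
In an $\ell$-frame, under any valuation with $p\cap Q=\{a_1\}$ and $q\cap Q=\{a_2\}$, we have $e_t=\{w\in W:w\not\le t\}$ for all $t\in T$.
\end{lemma}

\begin{proof}
Abnormal points see no point of $T$, and they force every $e_t$: at level $0$ because $e_t$ is a negation, and at higher levels because they force the conclusion of $e_t$ by induction. It remains to consider normal points.

On $Q$, the formula $p\to q$ fails at $a_1$ and $a_0$ and holds at $a_2$. A normal point $w$ forces $\alpha_1$ iff all abnormal points it sees force $p\to q$, that is (as $a_0<a_1$), iff $w\not\le a_1$. Exchanging $p,a_1$ with $q,a_2$, we get that $w\Vdash\alpha_2$ iff $w\not\le a_2$. So $m_{ij}\Vdash\alpha_1$ iff $i=1$, and $m_{ij}\Vdash\alpha_2$ iff $j=1$.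

\emph{Level $0$.} Write $e_m=\neg G_m$ for $m\in\Lambda_0$. By \eqref{eq:neg} and Lemma~\ref{lem:count}(c), a point of $\Lambda_0$ forces $\neg\alpha_i$ iff it does not force $\alpha_i$; so $m$ is the only point of $\Lambda_0$ that forces $G_m$. Now $w\nVdash e_m$ iff $w$ sees a normal point forcing $G_m$, iff $w$ sees a point of $\Lambda_0$ forcing $G_m$ (every normal point sees a point of $\Lambda_0$, and truth persists upward), iff $w\le m$.

\emph{Level $j+1\le\ell$.} Let $t=\{t',t''\}$. By induction, $w\nVdash e_t$ iff $w$ sees a point $w'$ that sees $t'$ and $t''$ and no other point of $\Lambda_j$. The point $t$ has this property. By Lemma~\ref{lem:count}(a),(b), abnormal points and points of level $\le j$ see at most one point of $\Lambda_j$, points of $X$ and of level $\ge j+2$ see at least three, and the other points of level $j+1$ see a different pair. So $w'=t$.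
\end{proof}

\section{The axioms $\Xi_\varphi$}\label{sec:xi}

Given $\varphi(v_1,\dots,v_k)$, let $\ell\ge1$ be least with $|\Lambda_\ell|\ge k+2$, and let $s_1,s_2,t_1,\dots,t_k$ be the first $k+2$ elements of $\Lambda_\ell$ in some fixed effective enumeration. With lists of distinct new variables $\mathbf z,\mathbf z'$ of length $m$ and $\mathbf u,\mathbf u'$ of length $5$, put
\begin{gather*}
\tau=e_{s_1}\vee e_{s_2},\\
\theta(p,q,\mathbf z,\mathbf u)=\psi[\tau;\mathbf z]\ \wedge\ \bigl(\varphi[\tau;e_{t_1},\dots,e_{t_k}]\to\beta(p,q)\bigr)\ \wedge\ \kappa(\mathbf u),\\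
\Xi_\varphi=\beta(p,q)\vee\theta(p,q,\mathbf z,\mathbf u)\vee\theta(q,p,\mathbf z',\mathbf u'),\qquad L_\varphi=J+\Xi_\varphi .
\end{gather*}
The first two conjuncts of $\theta$ express the statement at the beginning of Section~\ref{sec:names}. The third prepares the use of Corollary~\ref{cor:kill}. Two copies of $\theta$ are needed because $\beta$ is symmetric in $p$ and $q$: its failure does not tell which of the two variables is true at $a_1$, while Lemma~\ref{lem:names} depends on this. The formula $\Xi_\varphi$ is computable from $\varphi$. Since $\beta\to\Xi_\varphi\in J$, and since the substitution $\mathbf u=\mathbf u'=\mathbf r$ turns both copies of $\theta$ into formulas implying $\kappa(\mathbf r)$, we have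
\begin{equation}\label{eq:basic}
L_\varphi\subseteq J+\beta,\qquad\beta(q_1,q_2)\vee\kappa(r_0,\dots,r_4)\in L_\varphi .
\end{equation}

\begin{lemma}\label{lem:collapse}
If $\varphi\in S$, then $L_\varphi=J+\beta$.
\end{lemma}

\begin{proof}
Suppose $\beta\notin L_\varphi$. By Lemma~\ref{lem:second} there are $D\models L_\varphi$ with $1$ join-prime and $p,q\in D$ with $\beta(p,q)\ne1$. For all $\mathbf z,\mathbf u,\mathbf z',\mathbf u'$ in $D$ we then have $\theta(p,q,\mathbf z,\mathbf u)=1$ or $\theta(q,p,\mathbf z',\mathbf u')=1$. One of the two equations holds for \emph{all} values of its parameters: otherwise values $\mathbf z,\mathbf u$ violating the first could be combined with values $\mathbf z',\mathbf u'$ violating the second. (This is why the two copies of $\theta$ have disjoint parameters.) As $\beta(p,q)=\beta(q,p)$ in $D$, we may assume, after exchanging the names of $p$ and $q$, that the first equation always holds. Every element $z$ of $[\tau,1]$ equals $z\vee\tau$, so $\psi[\tau;\mathbf z]=1$ for all $\mathbf z$ means that the Heyting algebra $[\tau,1]$ validates $\psi$, hence $S$, hence $\varphi$. Thus $\varphi[\tau;e_{t_1},\dots,e_{t_k}]=1$,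 and the second conjunct of $\theta$ gives $\beta(p,q)=1$, a contradiction.
\end{proof}

The proof used nothing about $\tau$ and $e_{t_i}$ except that they are formulas in $p,q$. Their particular form matters only in the next section.

\section{An algebra for $\Xi_\varphi$ that refutes $\beta$}\label{sec:model}

We now generalize Example~\ref{ex:lem}. The chain $\rho<x$ is replaced by the poset $X$ of prime filters of a Heyting algebra $H$ that validates $S$ and refutes $\varphi$. One new difficulty appears: the algebra of all upsets of $X$ may be larger than $H$, and we only know that $H$ validates $S$. So we admit only those upsets whose trace on $X$ comes from $H$, and we must check that they are closed under implication.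

\begin{lemma}\label{lem:model}
If $\varphi\notin S$, there are a J-algebra $\mathfrak A\models L_\varphi$ and $p^*,q^*\in\mathfrak A$ such that $\beta(p^*,q^*)$ is a middle element.
\end{lemma}

\begin{proof}
\emph{Step 1: the poset $X$.} By Lemma~\ref{lem:second} there are a Heyting algebra $H\models S$ and $h_1,\dots,h_k\in H$ such that $\sigma=\varphi(h_1,\dots,h_k)$ is the largest element of $H\setminus\{1\}$. Let $X$ be the set of proper prime filters of $H$, ordered by inclusion, and $\hat h=\{x\in X:h\in x\}$. Recall that $h\mapsto\hat h$ is an embedding of $H$ into the Heyting algebra of upsets of $X$ (with $\bot=\varnothing$); let $\hat H$ be its image. The filter $\rho=\{1\}$ is proper, and prime because $1$ is join-prime; it is the least element of $X$. Any other filter contains some $h\ne1$ and hence $\sigma\ge h$. Therefore $\hat\sigma=X\setminus\{\rho\}$.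

\emph{Step 2: the frame.} Let $W=X\cup T\cup Q$ with $T=\Lambda_0\cup\dots\cup\Lambda_\ell$, ordered by the reflexive-transitive closure of the order of $X$, the relations \eqref{eq:tower}, and
\[
x<s_1,\ x<s_2\ \ (x\in X);\qquad x<t_i\ \ (x\in X\setminus\hat h_i,\ 1\le i\le k);\qquad\rho<a_0 .
\]
The new relations lead from $X$ to $T\cup Q$ and none leads back. So this is a partial order that induces the given orders on $X$ and on the upset $T\cup Q$, and $W$ is an $\ell$-frame with abnormal points $Q$. (For $S=\mathrm{Int}$, $\varphi=v\vee\neg v$ and the three-element $H$, with the choice of $s_1,s_2,t_1$ made there, Figure~\ref{fig:frame} shows the part of $W$ above $\rho$.) We note two facts: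
\begin{equation}\label{eq:see}
\{x\in X:x\not\le t_i\}=\hat h_i\ \ (1\le i\le k),\qquad\text{only $\rho$ and $a_0$ see $a_0$.}
\end{equation}
For the first, $x\le t_i$ iff $x\le x'$ for some $x'\in X\setminus\hat h_i$, since no other point of $T\cup Q$ sees $t_i$; as $\hat h_i$ is an upset, this holds iff $x\notin\hat h_i$. For the second, the only generating relation that ends in $a_0$ starts at $\rho$, and nothing lies strictly below $\rho$.

\emph{Step 3: the algebra.} Let $\mathfrak A$ be the set of upsets $U$ of $W$ with $U\cap X\in\hat H$. It contains $W$ and $Q$ and is closed under $\cap$ and $\cup$. For $U,U'\in\mathfrak A$, a point $x\in X$ lies in $U\to U'$ iff it sees no point of $U\setminus U'$, in $X$ or in $T\cup Q$. So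
\[
(U\to U')\cap X=\bigl((U\cap X)\to(U'\cap X)\bigr)\cap\bigcap_{w\in(T\cup Q)\cap(U\setminus U')}N_w,\qquad N_w=\{x\in X:x\not\le w\},
\]
where the first implication on the right is taken in the upsets of $X$ and belongs to $\hat H$. The intersection is finite, so it suffices to show $N_w\in\hat H$ for $w\in T\cup Q$. A point of $X$ sees $w\in T$ iff it sees one of $s_1,s_2,t_1,\dots,t_k$ lying below $w$. Hence $N_w$ is a finite, possibly empty, intersection of the sets $N_{s_1}=N_{s_2}=\varnothing$ and $N_{t_i}=\hat h_i$. Next, $N_{a_1}=N_{a_2}=\varnothing$ by Lemma~\ref{lem:count}(d). Finally $N_{a_0}=X\setminus\{\rho\}=\hat\sigma$; here we use that $H$ has a second largest element. Thus $\mathfrak A$ is a subalgebra of $\mathrm{Up}(W)$.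

\emph{Step 4: where $\beta$ can fail.} Under any valuation, $\beta(p,q)$ holds at every point other than $\rho$. Indeed, abnormal points force $\bot$, and by \eqref{eq:see} a normal point other than $\rho$ sees no abnormal points but $a_1,a_2$, which are maximal and so force $(p\to q)\vee(q\to p)$. If $\beta(p,q)$ fails at $\rho$, then $(p\to q)\vee(q\to p)$ fails at $a_0$, so there are $y\in(p\setminus q)\cap Q$ and $y'\in(q\setminus p)\cap Q$. An upset containing $a_0$ contains $Q$, so $a_0$ lies in neither $p$ nor $q$. Hence $\{y,y'\}=\{a_1,a_2\}$, and $p\cap Q$, $q\cap Q$ are $\{a_1\}$, $\{a_2\}$ in some order. Since $\Xi_\varphi$ contains both $\theta(p,q,\dots)$ and $\theta(q,p,\dots)$, the validity of $\Xi_\varphi$ in $\mathfrak A$ follows from the next step.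

\emph{Step 5: if $p,q\in\mathfrak A$ satisfy $p\cap Q=\{a_1\}$ and $q\cap Q=\{a_2\}$, then $\theta(p,q,\mathbf z,\mathbf u)=W$ for all $\mathbf z,\mathbf u$ in $\mathfrak A$.} By Lemma~\ref{lem:names}, $\tau$ fails exactly at the points that see both $s_1$ and $s_2$. All points of $X$ do, and no point of $T\cup Q$ does, by Lemma~\ref{lem:count}(a). So $\tau=T\cup Q$. The map $U\mapsto U\cap X$ is an order isomorphism from the interval $[\tau,1]$ of $\mathfrak A$ onto $\hat H$, with inverse $V\mapsto V\cup T\cup Q$, and hence an isomorphism of Heyting algebras. By Lemma~\ref{lem:names} and \eqref{eq:see} it sends $e_{t_i}\vee\tau$ to $\hat h_i$. Now consider the three conjuncts of $\theta$.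
\begin{itemize}
\item $\psi[\tau;\mathbf z]=W$, because $[\tau,1]\cong H$ validates $\psi$.
\item $\varphi[\tau;e_{t_1},\dots,e_{t_k}]$ is the element of $[\tau,1]$ with trace $\hat\sigma$, namely $W\setminus\{\rho\}$. By Step 4 it is contained in $\beta(p,q)$, so the second conjunct equals $W$.
\item $\kappa(\mathbf u)=W$ by Lemma~\ref{lem:kappa} with $M=\Lambda_0$ and Lemma~\ref{lem:count}(c).
\end{itemize}

\emph{Step 6: the middle element.} The upsets $p^*=\{a_1\}$ and $q^*=\{a_2\}$ have empty trace on $X$ and so lie in $\mathfrak A$. Both $p^*\to q^*$ and $q^*\to p^*$ fail at $a_0$, so $\beta(p^*,q^*)$ fails at $\rho$, and $c=\beta(p^*,q^*)=W\setminus\{\rho\}$ by Step 4. We have $Q\subsetneq c\subsetneq W$, and every normal point sees a point of $\Lambda_0\subseteq c$. So $c$ is a middle element.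
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:reduction}]
If $\varphi\in S$, then $L_\varphi=J+\beta$ by Lemma~\ref{lem:collapse}, and Proposition~\ref{prop:cip} applies. If $\varphi\notin S$, then \eqref{eq:basic} and Lemma~\ref{lem:model} are the hypotheses of Corollary~\ref{cor:kill}.
\end{proof}

\section{Weak interpolation and the restricted problems}\label{sec:strong}

Let $\mathrm{Cl}$ be classical logic, the set of formulas valid in the two-element Heyting algebra. It is decidable by truth tables. It contains every consistent superintuitionistic logic $S$, because a nontrivial Heyting algebra validating $S$ has the two-element subalgebra $\{\bot,1\}$.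

To prove WIP for $L_\varphi$ we want to use Lemma~\ref{lem:glue}, but $\beta$ need not be a theorem of $L_\varphi$. What saves the argument is that WIP concerns only the conclusion $\bot$, so we may work with theories that are maximal among the normal ones. Modulo such a theory the interval $[\tau,1]$ has at most two elements, a classical tautology $\varphi$ cannot be refuted in it, and $\Xi_\varphi$ again forces $\beta$.

\begin{proposition}\label{prop:wip}
If $\varphi\in\mathrm{Cl}$, then $L_\varphi$ has WIP.
\end{proposition}

\begin{proof}
Let $L=L_\varphi$ and use the notation of Section~\ref{sec:cip}. Suppose that $A(\mathbf p,\mathbf q)$ and $B(\mathbf p,\mathbf r)$ admit no $C(\mathbf p)$ with $A\vdash_LC$ and $B\vdash_L\neg C$. We show $A,B\nvdash_L\bot$.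

\emph{Maximal normal theories.} Let $\Gamma=\{C\in Fm_0:A\vdash_LC\}\cup\{D\in Fm_0:B\vdash_LD\}$. If $\Gamma\vdash_L\bot$, then $C,D\vdash_L\bot$ for some $C,D\in Fm_0$ with $A\vdash_LC$ and $B\vdash_LD$, and $B\vdash_L\neg C$, contrary to assumption. By Zorn's lemma there is a maximal normal theory $x_0\supseteq\Gamma$ in $Fm_0$. If $A,D\vdash_L\bot$ with $D\in x_0$, then $\neg D\in\Gamma\subseteq x_0$ and $\bot\in x_0$, which is false. So there is a maximal normal theory $x_1\supseteq x_0\cup\{A\}$ in $Fm_1$, and by the same argument with $B$ a maximal normal theory $x_2\supseteq x_0\cup\{B\}$ in $Fm_2$. By maximality,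
\begin{equation}\label{eq:max}
E\in Fm_i\setminus x_i\ \Longrightarrow\ x_i,E\vdash_L\bot\ \Longrightarrow\ \neg E\in x_i .
\end{equation}
Hence $x_i$ is prime: if $C\vee D\in x_i$ and $C,D\notin x_i$, then $\bot\in x_i$. The trace of $x_i$ is a normal theory containing $x_0$, so it equals $x_0$, and $(x_1,x_2)$ is matched.

\emph{$x_i$ contains $\beta(C,D)$ for all $C,D\in Fm_i$.} Let $D_i$ be the J-algebra of formulas of $Fm_i$ modulo $E\equiv E'\iff E\leftrightarrow E'\in x_i$. The class of $E$ is $1$ iff $E\in x_i$; so $1$ is join-prime and $\bot\ne1$. By \eqref{eq:max} every element other than $1$ lies below $\bot$, so $[\bot,1]=\{\bot,1\}$. For any values of $p,q$ we have $e_t\ge\bot$: at level $0$ because $\bot\le\neg E$, and at higher levels because $e_t\ge e_{t'}$. So $\tau\ge\bot$, the Heyting algebra $[\tau,1]$ has one or two elements, and $\varphi[\tau;e_{t_1},\dots,e_{t_k}]=1$ because $\varphi\in\mathrm{Cl}$. Consequently $\theta(p,q,\mathbf z,\mathbf u)\le\beta(p,q)$ throughout $D_i$. Substitute $C,D$ for $p,q$ in $\Xi_\varphi$ and $\bot$ for the other variables. The result lies in $L\cap Fm_i\subseteq x_i$, so its value is $1$,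 and each of its three disjuncts lies below $\beta(C,D)=\beta(D,C)$. Hence $\beta(C,D)=1$ in $D_i$.

\emph{Conclusion.} Lemma~\ref{lem:glue} gives a frame validating $\beta$, hence $L\subseteq J+\beta$, and a point that forces $A\in x_1$ and $B\in x_2$ but not $\bot$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
Let $S$ be a finitely axiomatizable superintuitionistic logic, and let $\Xi_\varphi$ be built from $S$. Two observations do the work.

(A) \emph{$L_\varphi$ has $\mathcal P$ iff $\varphi\in S$.} By Theorem~\ref{thm:reduction}, if $\varphi\in S$ then $L_\varphi$ has CIP, hence $\mathcal P$; if $\varphi\notin S$ then it has neither IPR nor PBP, hence not $\mathcal P$.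

(B) \emph{If $\varphi\in\mathrm{Cl}$, then $\Xi_\varphi$ satisfies \eqref{eq:restr}.} The inclusion $L_\varphi\subseteq J+\beta$ is in \eqref{eq:basic}. Since $\beta$ belongs to $J+\bot$ and to $\mathrm{Int}$, so does $\Xi_\varphi$, which gives the two equalities. WIP is Proposition~\ref{prop:wip}.

(i) Suppose first that $S$ is consistent and $S\ne\mathrm{Cl}$. Then $S\subsetneq\mathrm{Cl}$; fix $\varphi_0\in\mathrm{Cl}\setminus S$. Put $f(\varphi)=\Xi_\varphi$ if $\varphi\in\mathrm{Cl}$ and $f(\varphi)=\Xi_{\varphi_0}$ otherwise. The function $f$ is computable, its values satisfy \eqref{eq:restr} by (B), and by (A) the logic $J+f(\varphi)$ has $\mathcal P$ iff $\varphi\in S$, since $\varphi\notin\mathrm{Cl}$ implies $\varphi\notin S$. If $S=\mathrm{Cl}$ or $S$ is inconsistent, then $S$ is decidable, and it suffices to have one positive and one negative instance of the restricted problem, to which $f$ sends members and non-members of $S$. The formula $\beta$ is a positive instance: $J+\beta$ has CIP, hence $\mathcal P$, and also IPR and WIP, and it satisfies the other conditions of \eqref{eq:restr} because $\beta\in(J+\bot)\cap\mathrm{Int}$.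 A negative instance is the formula $\Xi_{v\vee\neg v}$ built from $\mathrm{Int}=\mathrm{Int}+(z\to z)$, by (A) and (B), since $v\vee\neg v\in\mathrm{Cl}\setminus\mathrm{Int}$. The statement on $\Sigma^0_1$-hardness follows by composing reductions. Applying (i) to the logic of Theorem~\ref{thm:shehtman} shows that the restricted problem for $\mathcal P$ is undecidable, and so is $\mathcal P$ over $J$.

(ii) Derivations from substitution instances of the axioms of $J$ and of $Ax$ can be listed effectively, so theoremhood and derivability from finitely many hypotheses in $J+Ax$ are $\Sigma^0_1$, uniformly in $Ax$. Each of CIP, IPR, PBP has the form ``for all formulas, if ($\Sigma^0_1$), then there is a formula such that ($\Sigma^0_1$)''. The part after the universal quantifier is a disjunction of a $\Pi^0_1$ and a $\Sigma^0_1$ condition, so the whole is $\Pi^0_2$.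

(iii) If $\xi\in J+\beta$, then $J+\xi\subseteq J+\beta$, with equality iff $\beta\in J+\xi$. Let $S$ be as in Theorem~\ref{thm:shehtman}. Every $\Xi_\varphi$ lies in $J+\beta$. If $\varphi\in S$, then $\beta\in L_\varphi$ by Lemma~\ref{lem:collapse}; if $\varphi\notin S$, the algebra of Lemma~\ref{lem:model} validates $L_\varphi$ and refutes $\beta$. So deciding whether $\beta\in J+\xi$ would decide $S$. Since $J+\beta$ has CIP by Proposition~\ref{prop:cip}, it is the logic of the last sentence of (iii).
\end{proof}

\begin{thebibliography}{9}

\bibitem{CZ}
Chagrov and Zakharyaschev, \emph{Modal Logic}, OUP, 1997.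

\bibitem{Shehtman}
V.~B.~Shehtman, \emph{Undecidable superintuitionistic propositional calculus}, Dokl. AN SSSR \textbf{240} (1978), 549--552.

\end{thebibliography}
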